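\title{Combinatory Logic Has the Plane Property}

\begin{abstract}
A plane is a strongly connected component of a reduction graph. We prove that in combinatory logic with weak reduction a plane that can be left at one of its points can be left at each of its points. The proof works for every system of combinators given by rules $c\,x_1\cdots x_n\to t$, one rule per constant, and it identifies the exits: contracting a redex of $T$ leaves the plane of $T$ exactly when the redex has a residual along every cyclic reduction from $T$ to $T$. The core of the argument is that two cycles cannot overwrite each other's redexes; this is proved by tracing positions of subterms through reductions, using idempotents in finite semigroups and a rank that measures how soon a position is erased.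
\end{abstract}

\section{Introduction}

The terms of combinatory logic CL are built by application from variables and the constants $\mathbf S$ and $\mathbf K$; application associates to the left. A step of weak reduction, $M\to M'$, replaces a subterm of $M$ according to one of the rules
\[
\mathbf Kxy\to x,\qquad \mathbf Sxyz\to xz(yz),
\]
and $\twoheadrightarrow$ is the reflexive-transitive closure of $\to$. The \emph{reduction graph} of $M$ has the reducts of $M$ as points and the one-step reductions as edges. A \emph{plane} is a strongly connected component of a reduction graph: a maximal set $P$ of points such that $N\twoheadrightarrow N'$ for all $N,N'\in P$. Everything reachable from a point of the graph of $M$ lies in that graph, so the planes are the classes of the equivalence relation $N\twoheadrightarrow N'\twoheadrightarrow N$ on terms, and $M$ plays no role. The plane $P$ \emph{can be left at} $N\in P$ if $N\to N''$ for some $N''\notin P$.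

\medskip
\noindent\textbf{Plane Property.} \emph{Every plane that can be left at one of its points can be left at each of its points.}
\medskip

Steps inside a plane can be undone by further reduction, and steps out of a plane cannot. From any point of $P$ one can walk to a point with an exit, if there is one; the Plane Property asks for more, namely that an irreversible step be available at once, wherever one stands. It is known that the $\lambda$-calculus with $\beta$-reduction does not have the Plane Property. This paper answers the question whether CL has it.

One-point planes satisfy the requirement trivially, so the question concerns terms that reduce to themselves through other terms. Put $\mathbf I=\mathbf{SKK}$, so that $\mathbf Ix\to\mathbf Kx(\mathbf Kx)\to x$, and put $\omega=\mathbf{SII}$, $\Omega=\omega\omega$. With $A_0=\omega$ and $A_{j+1}=\mathbf IA_j$ we have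
\[
\omega A_j\to \mathbf IA_j(\mathbf IA_j)\twoheadrightarrow\omega A_{j+1},\qquad \omega A_j\twoheadrightarrow\omega\omega ,
\]
so the plane of $\Omega$ is infinite; we shall see that it cannot be left. The reducts of $\mathbf Kx\Omega$ are $x$ and the terms $\mathbf KxN$ with $\Omega\twoheadrightarrow N$, so every point of the plane of $\mathbf Kx\Omega$ has the exit $\mathbf KxN\to x$. Here the exit is one redex that is carried unchanged through the plane, and this suggests a positive answer. But $\mathbf S$ duplicates and $\mathbf K$ erases, and one can imagine a point at which such a redex is present in two copies, each of which may be contracted without harm because it can be restored from the other. This scenario, and the behavior of the $\lambda$-calculus, suggest a negative answer. The work below goes into showing that the scenario cannot occur.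

Nothing depends on the particular rules for $\mathbf S$ and $\mathbf K$.

\begin{definition}\label{def:system}
A \emph{combinator system} is a set of constants, some of which carry exactly one rule
\[
c\,x_1\cdots x_n\to t_c ,
\]
where $n=n_c\ge0$, the $x_i$ are distinct variables, and $t_c$ is built by application from $x_1,\dots,x_n$ and constants. Terms are built by application from variables and constants, and $\to$, $\twoheadrightarrow$, planes and the Plane Property are defined as for CL.
\end{definition}

\begin{theorem}\label{thm:A}
Every combinator system, in particular CL, has the Plane Property.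
\end{theorem}

Section~\ref{sec:exits} states a sharper result, Theorem~\ref{thm:B}, which describes the exits of a plane through residuals. Section~\ref{sec:switch} reduces it to the nonexistence of one configuration, a \emph{switch}, which is the scenario above made precise, and outlines the proof that switches do not exist. That proof occupies Sections~\ref{sec:nodes}--\ref{sec:noswitch}.

\section{Residuals and exits}\label{sec:exits}

Fix a combinator system. We write $\bar P$ for a list of terms $P_1,\dots,P_n$, and $t[\bar P]$ for the result of substituting $P_i$ for $x_i$ in $t$.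

\subsection*{Nodes}
Every term is uniquely of the form $T=h\,T_1\cdots T_m$ with $m\ge0$ and $h$ a variable or a constant. We call $h$ the \emph{head} and $T_1,\dots,T_m$ the \emph{arguments} of $T$, and put $\ell(T)=m$. Viewing $T$ as a tree with the subtrees $T_1,\dots,T_m$, we address its \emph{nodes} by words of positive integers: the empty word $\varepsilon$ is the root, $T|_\varepsilon=T$, and $T|_{i\gamma}=T_i|_\gamma$. The \emph{size} $|T|$ is the number of nodes. We write $p\le q$ if $p$ is a prefix of $q$, $p<q$ if it is a proper prefix, and $p\parallel q$ if neither is a prefix of the other. Each occurrence of a symbol in $T$ is the head of exactly one node.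

A \emph{redex} of $T$ is a node $\alpha$ with $T|_\alpha=c\,P_1\cdots P_n\,Z_1\cdots Z_q$, where $c$ has a rule, $n=n_c$ and $q\ge0$. Contracting it replaces $T|_\alpha$ by $t_c[\bar P]\bar Z$, and these are all the one-step reductions. A step at the root is a \emph{head step}, written $\to_h$; all other steps are \emph{internal}. Since a constant has only one rule, a term has at most one head step. A \emph{reduction} $\sigma:T\twoheadrightarrow T'$ is a finite, possibly empty, sequence of steps, each with its contracted node; $\sigma\tau$ means first $\sigma$, then $\tau$. A \emph{cycle on $T$} is a reduction $T\twoheadrightarrow T$.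

\subsection*{Residuals}
Consider a step $T\to T'$ at $\alpha$. Each symbol occurrence of $T'$ either comes from a constant in $t_c$ or is a copy of one occurrence in $T$; the head constant at $\alpha$ is consumed and has no copy. A copied symbol never loses arguments: the head of $P_i$ becomes the head of a subterm $P_i\bar W$, and every other copied symbol keeps its number of arguments. So the copies of the head of a redex are heads of redexes. The redex $q$ of $T'$ is a \emph{residual} of the redex $p$ of $T$ if the head at $q$ is a copy of the head at $p$. A redex may have many residuals but is a residual of at most one redex, so we record the relation backward, as a partial function $f$ from the redexes of $T'$ to those of $T$, with $f(q)=p$. For a reduction $\sigma$ we define $f_\sigma$ by composition, with the identity for the empty reduction, so that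
\[
f_{\sigma\tau}=f_\sigma\circ f_\tau .
\]
We say that $\sigma:T\twoheadrightarrow T'$ \emph{kills} the redex $p$ of $T$ if $p\notin\operatorname{Im}f_\sigma$, that is, if $p$ has no residual in $T'$. A step kills the redex it contracts, and if $\sigma$ kills $p$ then so does $\sigma\tau$.

\begin{theorem}\label{thm:B}
Let $P$ be a plane and $T\in P$.
\begin{enumerate}
\item[(i)] Contracting a redex $R$ of $T$ leads outside $P$ if and only if no cycle on $T$ kills $R$.
\item[(ii)] The following are equivalent: {\rm(a)} $P$ is closed under reduction; {\rm(b)} all one-step reducts of $T$ lie in $P$; {\rm(c)} every redex of $T$ is killed by some cycle on $T$; {\rm(d)} a single cycle on $T$ kills all redexes of $T$.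
\end{enumerate}
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:A} from Theorem~\ref{thm:B}]
If $P$ can be left at some point, then (a) fails. Condition (a) does not mention $T$, so (b) fails for every $T\in P$.
\end{proof}

Thus, if $P$ can be left at all, every $T\in P$ has a redex that survives along every cycle on $T$, and contracting such a redex leaves $P$.

\begin{example}\label{ex:one}
The only redex of $\Omega=\mathbf{SII}\omega$ is the root, and the cycle $\Omega\to\mathbf I\omega(\mathbf I\omega)\twoheadrightarrow\Omega$ kills it. So (d) holds, and every reduct of $\Omega$ reduces back to $\Omega$.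

Next take the system with rules $c\,x\,y\to c\,x\,x$ and $r\to a$, where $a$ has no rule. The head step $crr\to crr$ has $f(1)=f(2)=1$, and $f(\varepsilon)$ is undefined. It kills the redex at node $2$, and indeed contracting that redex stays in the plane: $crr\to cra\to crr$. No cycle kills the redex at node $1$, and $crr\to car$ leaves the plane $\{crr,cra\}$, since $car$ reduces only to itself and $caa$. The other point has the exit $cra\to caa$.
\end{example}

Part (i) rests on the fact that a redex which a reduction kills anyway may be contracted in advance.

\begin{lemma}\label{lem:kill}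
If $\rho:N\twoheadrightarrow Q$ kills the redex $p$ of $N$, and $N\to N'$ contracts $p$, then $N'\twoheadrightarrow Q$.
\end{lemma}

\begin{proof}
We mark $p$, follow the marks along $\rho$, and compare the terms obtained by contracting all marked redexes. For each constant $c$ with a rule add a marked copy $c^*$ with the rule $c^*x_1\cdots x_n\to t_c$. Call a term \emph{proper} if each marked constant in it heads a redex. Subterms $T|_\gamma$ of proper terms are proper, and reducts of proper terms are proper, because the right-hand sides contain no marks and copied symbols do not lose arguments. For proper terms define, by recursion on size,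
\[
D(h\bar U)=h\,D(\bar U)\quad(h\text{ unmarked}),\qquad D(c^*\bar U\bar W)=t_c[D(\bar U)]\,D(\bar W),
\]
where $\bar U$ has length $n_c$ in the second clause and $D$ acts on lists termwise. For proper $A$ and $Z$ both clauses give $D(AZ)=D(A)D(Z)$; in the second clause $Z$ is appended to $\bar W$, because $A$ already has $n_c$ arguments. By induction on $t$ it follows that $D(t[\bar U])=t[D(\bar U)]$ for unmarked $t$.

We claim that $X\to X'$ implies $D(X)\twoheadrightarrow D(X')$ for proper $X$, by induction on the length of the contracted node. For a head step, $X'=t_c[\bar U]\bar W$ and $D(X')=t_c[D(\bar U)]D(\bar W)$. If $X=c^*\bar U\bar W$ this is $D(X)$, and if $X=c\bar U\bar W$ then $D(X)=cD(\bar U)D(\bar W)\to D(X')$. For a step $X_i\to X_i'$ inside an argument of $X=hX_1\cdots X_m$, the definition gives a term $s$ in variables $x_1,\dots,x_m$, depending only on $h$ and $m$, with $D(X)=s[D(X_1),\dots,D(X_m)]$ and the same formula for $X'$. Performing $D(X_i)\twoheadrightarrow D(X_i')$ at each occurrence of $x_i$ in $s$ gives $D(X)\twoheadrightarrow D(X')$.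

Let $N^*$ be $N$ with the head at $p$ marked, and contract the nodes of $\rho$ starting from $N^*$. This gives $N^*\twoheadrightarrow Q^*$, where $Q^*$ is $Q$ with marks at the residuals of $p$. There are none, so $N'=D(N^*)\twoheadrightarrow D(Q^*)=Q$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}, except {\rm(c)}$\Rightarrow${\rm(d)}]
(i) Let $T\to T_1$ contract $R$. If $T_1\in P$, then $T\to T_1\twoheadrightarrow T$ is a cycle that kills $R$. If a cycle kills $R$, then $T_1\twoheadrightarrow T$ by Lemma~\ref{lem:kill}, so $T_1\in P$.

(ii) The implication (a)$\Rightarrow$(b) is trivial, and (b)$\Leftrightarrow$(c) holds by (i). For (d)$\Rightarrow$(a), let the cycle $\sigma$ kill all redexes of $T$, so that $f_\sigma$ is nowhere defined. We show by induction on the length of $T\twoheadrightarrow N$ that every reduct $N$ of $T$ reduces to $T$. Suppose $\tau:N\twoheadrightarrow T$, and let $N\to N'$ contract $p$. The map $f_{\tau\sigma}=f_\tau\circ f_\sigma$ is nowhere defined, so $\tau\sigma:N\twoheadrightarrow T$ kills $p$, and $N'\twoheadrightarrow T$ by Lemma~\ref{lem:kill}. Hence all reducts of $T$ lie in $P$. Every reduct of a point of $P$ is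 a reduct of $T$, so $P$ is closed under reduction.
\end{proof}

\section{Switches}\label{sec:switch}

It remains to exchange two quantifiers: if each redex of $T$ is killed by some cycle, then one cycle kills them all. Composing cycles does not settle this. If $\sigma$ kills $R_1$ and $\tau$ kills $R_2$, then $\sigma\tau$ kills $R_1$, but $R_2$ may have a residual along $\sigma$ at a node that $\tau$ spares. The following example shows that this can go on forever once Definition~\ref{def:system} is relaxed.

\begin{example}\label{ex:two}
Give the constant $c$ of Example~\ref{ex:one} a second rule, so that the rules are $c\,x\,y\to c\,x\,x$, $c\,x\,y\to c\,y\,y$ and $r\to a$. The one-step reducts of $crr$ are $crr$, $car$ and $cra$, and both $car$ and $cra$ reduce back to $crr$ by one of the rules for $c$. The term $caa$ reduces only to itself. So the plane $\{crr,car,cra\}$ can be left at $car$ but not at $crr$, and the Plane Property fails. Let $\sigma,\tau:crr\to crr$ be the steps by the first and by the second rule. Then $\sigma$ kills the redex at node $2$ and overwrites it by a copy of the redex at node $1$, while $\tau$ does the opposite.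
\end{example}

\begin{definition}\label{def:switch}
A \emph{switch} on $T$ consists of two cycles $\sigma,\tau$ on $T$ and two redexes $u\ne u'$ of $T$ with
\[
f_\sigma(u)=f_\sigma(u')=u,\qquad f_\tau(u)=f_\tau(u')=u' .
\]
\end{definition}

\begin{proposition}\label{prop:C}
In a combinator system there is no switch on any term.
\end{proposition}

To extract a switch from a failure of (c)$\Rightarrow$(d) we need cycles whose action on redexes is stable under repetition and cannot be made smaller by running other cycles first. Finite semigroups supply them. A \emph{left ideal} of a semigroup $\mathcal G$ is a nonempty subset $L$ with $\mathcal GL\subseteq L$; a finite semigroup has a left ideal that is minimal under inclusion.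

\begin{lemma}\label{lem:semigroup}
Let $\mathcal G$ be a finite semigroup.
\begin{enumerate}
\item[(a)] For $g\in\mathcal G$ there is $m\ge1$ such that $g^{m'}$ is idempotent for every positive multiple $m'$ of $m$.
\item[(b)] If $L$ is a minimal left ideal, $e,d\in L$ and $dd=d$, then $ed=e$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) There are $i,s\ge1$ with $g^{i}=g^{i+s}$. For $m=is$ we get $g^{2m}=g^m$, and all powers of the idempotent $g^m$ equal $g^m$. (b) The set $\mathcal Gd\subseteq L$ is a left ideal, so $\mathcal Gd=L$ and $e=zd$ for some $z$. Hence $ed=zdd=zd=e$.
\end{proof}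

\begin{proof}[Proof of {\rm(c)}$\Rightarrow${\rm(d)} from Proposition~\ref{prop:C}]
The maps $f_\rho$, for $\rho$ a cycle on $T$, form a finite semigroup $\mathcal R$ of partial maps on the redexes of $T$. Assume (c), and suppose that (d) fails, so the empty map is not in $\mathcal R$. Let $L$ be a minimal left ideal of $\mathcal R$. It is closed under products, so it contains an idempotent $e$. Let $u$ be any value of $e$; then $e(u)=u$. By (c) some cycle $\rho$ kills $u$. Let $d=(f_\rho e)^m$ be an idempotent power. Then $d\in L$, $u\notin\operatorname{Im}d$ because $\operatorname{Im}d\subseteq\operatorname{Im}f_\rho$, and $ed=e$ by Lemma~\ref{lem:semigroup}(b). From $e(d(u))=e(u)=u$ we see that $u':=d(u)$ is defined and $e(u')=u$. Moreover $u'\ne u$ and $d(u')=d(d(u))=u'$. Cycles $\sigma,\tau$ with $f_\sigma=e$ and $f_\tau=d$ form a switch with $u$ and $u'$, against Proposition~\ref{prop:C}.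
\end{proof}

\subsection*{Why there is no switch: the two pure cases}
Suppose first that $\sigma$ and $\tau$ consist of head steps, say $a$ and $b$ of them. Head steps are unique, so $\sigma\tau$ and $\tau\sigma$ both consist of the first $a+b$ steps of the head reduction of $T$, and they are the same reduction. But $f_{\sigma\tau}(u)=f_\sigma(u')=u$ and $f_{\tau\sigma}(u)=f_\tau(u)=u'$, a contradiction. Suppose next that $\sigma$ and $\tau$ consist of internal steps. Then they act separately on the arguments of $T$, and the switch lives on a smaller term, namely one of the arguments (Step~1 in Section~\ref{sec:noswitch}).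

In general, cycles mix both kinds of steps and do not commute. We take a switch on a term $T$ of least size and look for a node $v\ne\varepsilon$ above $u$ and $u'$ that both cycles carry back to itself; the switch then restricts to the smaller term $T|_v$. This needs a way to follow nodes, not only redexes, through a reduction (Section~\ref{sec:nodes}). After making the cycles idempotent, we take for $v$ the highest non-root node on the way to $u$ that the first cycle fixes. An order argument shows that the second cycle also fixes $v$, provided that it does not erase $v$. To exclude erasure we use the uniqueness of head steps again. If some reduction erases $v$, then it can be rearranged so that head steps come first (Section~\ref{sec:factor}), and this yields a finite rank for $v$ together with redexes above $v$ whose contraction lowers the rank (Section~\ref{sec:rank}). The first cycle returns $v$ to itself, so it never lowers the rank and never contracts these redexes. They then turn out to be fixed nodes above $v$, contradicting the choice of $v$.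

\section{Tracing nodes}\label{sec:nodes}

Residuals follow head symbols, and this is not suited to an induction on subterms. In the step $\mathbf S(\mathbf Kab)yR\to\mathbf KabR(yR)$, with $R$ a term with a head redex, the root is a residual of node $1$ and node $3$ is a residual of node $3$. The residuals are nested although the original redexes are disjoint, and $\mathbf KabR(yR)$ is not a reduct of $\mathbf Kab$. We therefore trace nodes by a relation for which the subterm at a descendant is always a reduct of the subterm at its ancestor. A node $p$ will have no descendant at a place where $T|_p$ receives new arguments. The relation is defined by labels, so that any rearrangement of labeled reductions automatically preserves it.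

\subsection*{Labeled terms}
In a labeled term each node carries a finite set of labels; we write $(hP_1\cdots P_m)^s$ if the root carries $s$. For $A=(h\bar P)^s$, a list $\bar Z$ of labeled terms and a label set $r$ put
\[
A\cdot_r\bar Z=(h\bar P\bar Z)^q,\qquad q=\begin{cases}r&\text{if }\bar Z\text{ is nonempty},\\ r\cup s&\text{if }\bar Z\text{ is empty.}\end{cases}
\]
So the root labels of $A$ are dropped exactly when $A$ receives arguments. Substitution of labeled terms is defined by $x_i[\bar P]=P_i$, by $b[\bar P]=b^\emptyset$ for constants $b$, and by $(a\,s_1\cdots s_k)[\bar P]=a[\bar P]\cdot_\emptyset(s_1[\bar P],\dots,s_k[\bar P])$ for $k\ge1$ and $a$ a variable or constant. The labeled rule, applicable at any node, is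
\[
(c\,P_1\cdots P_n\bar Z)^r\to t_c[\bar P]\cdot_r\bar Z .
\]
Forgetting labels gives the ordinary step, and an ordinary reduction from $T$ lifts uniquely to each labeling of $T$. We shall use the identity
\begin{equation}\label{eq:assoc}
(A\cdot_s\bar W)\cdot_r\bar Z=A\cdot_q(\bar W\bar Z),\qquad q=\begin{cases}r&\text{if }\bar Z\text{ is nonempty},\\ r\cup s&\text{if }\bar Z\text{ is empty.}\end{cases}
\end{equation}
Only the root labels need comparison. Both are $r$ if $\bar Z$ is nonempty, both are $r\cup s$ if $\bar Z$ is empty and $\bar W$ is not, and both are $r\cup s$ together with the root labels of $A$ if both lists are empty.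

\subsection*{Ancestors}
For a step $T\to T'$, give each node $p$ of $T$ the label set $\{p\}$ and let $F(q)$ be the resulting label set at the node $q$ of $T'$. Set-valued maps are composed by $(F\circ G)(q)=\bigcup_{p\in G(q)}F(p)$. For a reduction $\sigma$ define $F_\sigma$ by composition, with $F(q)=\{q\}$ for the empty reduction, so that $F_{\sigma\tau}=F_\sigma\circ F_\tau$. If $p\in F_\sigma(q)$, then $p$ is an \emph{ancestor} of $q$ and $q$ a \emph{descendant} of $p$ under $\sigma$. The labeled rule only copies, unites and drops label sets, so $\sigma$ turns an arbitrary labeling $\lambda$ of $T$ into the labeling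
\begin{equation}\label{eq:lift}
\lambda'(q)=\bigcup_{p\in F_\sigma(q)}\lambda(p);
\end{equation}
this holds for one step and is preserved by composition. In particular, starting from $\lambda(p)=\{p\}$ one ends with $\lambda'=F_\sigma$.

\subsection*{Anatomy of a step}
Let $T\to T'$ be a step at $\alpha$ with $T|_\alpha=c\bar P\bar Z$ and $n=n_c$. Each node $\nu$ of $t_c$ gives a \emph{skeleton node} of $T'$: the root gives $\alpha$, and $\nu\ne\varepsilon$ gives the node at which $t_c|_\nu[\bar P]$ is placed. If the head of $t_c|_\nu$ is $x_i$, the skeleton node $\kappa$ is an \emph{$i$-site}, and $T'|_\kappa=P_i\bar W$ for a list $\bar W$. With $\ell_0=\ell(t_c[\bar P])$, every node of $T'$ falls under exactly one row of Table~\ref{tab:step}. The column for $F$ follows from the observation that the root of $t[\bar P]$ carries the root labels of $P_i$ if $t=x_i$, and no label otherwise. The column for $f$ is read off by following head symbols.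

\begin{table}[ht]
\centering
\begin{tabular}{llll}
 & node $q$ of $T'$ & $F(q)$ & $f(q)$\\ \hline
(O) & $q\not\ge\alpha$ & $\{q\}$ & $q$\\
(Z) & $\alpha(\ell_0+j)\delta$, $\delta$ in $Z_j$ & $\{\alpha(n+j)\delta\}$ & $\alpha(n+j)\delta$\\
(C) & $\kappa\delta$, $\kappa$ an $i$-site, $\delta\ne\varepsilon$ in $P_i$ & $\{\alpha i\delta\}$ & $\alpha i\delta$\\
(S1) & $i$-site $\kappa\ne\alpha$ & $\{\alpha i\}$ if $\bar W$ is empty, else $\emptyset$ & $(\ast)$\\
(S2) & $\alpha$ & $\{\alpha,\alpha i\}$ if $t_c=x_i$ and $\bar Z$ is empty, & $(\ast)$\\
 & & else $\{\alpha\}$ & \\
(S3) & other skeleton node & $\emptyset$ & undefined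
\end{tabular}
\caption{Ancestors $F(q)$ of a node $q$, and the value $f(q)$ when $q$ is a redex, for a step at $\alpha$. Here $(\ast)$ means $\alpha i$ if $q$ is an $i$-site and $P_i$ has a head redex, and undefined otherwise.}\label{tab:step}
\end{table}

For $\mathbf S(\mathbf Kab)yz\to\mathbf Kabz(yz)$ the skeleton nodes are $\varepsilon,3,4,41$, and
\[
F(\varepsilon)=\{\varepsilon\},\quad F(1)=\{11\},\quad F(2)=\{12\},\quad F(3)=F(41)=\{3\},\quad F(4)=\emptyset,
\]
while $f(\varepsilon)=1$. For $\mathbf Kab\to a$ we have $F(\varepsilon)=\{\varepsilon,1\}$: the result is a reduct of the whole term and a copy of its first argument.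

We list the consequences of Table~\ref{tab:step} that are used below.
\begin{enumerate}
\item[(T1)] Ancestors of nodes $\ge\alpha$ are $\ge\alpha$, and ancestors of nodes $>\alpha$ are $>\alpha$.
\item[(T2)] Root labels are never lost: $\varepsilon\in F_\sigma(\varepsilon)$ for all $\sigma$. For an internal step $F(\varepsilon)=\{\varepsilon\}$, so descendants of non-root nodes are non-root; likewise $f(q)=\varepsilon$ only for $q=\varepsilon$.
\item[(T3)] A node $p\not\ge\alpha$ has the single descendant $p$. A node $\alpha(n+j)\delta$ has the single descendant $\alpha(\ell_0+j)\delta$. The descendants of $\alpha i\delta$ with $i\le n$ and $\delta\ne\varepsilon$ are the nodes $\kappa\delta$ with $\kappa$ an $i$-site.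
\item[(T4)] (Locality.) If $\alpha=y\alpha'$, and $F',f'$ belong to the step $T|_y\to T'|_y$ at $\alpha'$, then $F(yq)=\{yp:p\in F'(q)\}$ and $f(yq)=yf'(q)$. The descendants of $yo$ are the nodes $yo'$ with $o'$ a descendant of $o$ under $T|_y\to T'|_y$.
\end{enumerate}

\begin{lemma}\label{lem:dichotomy}
Let $T\to T'$ be a step at $\alpha$ and $p\in F(q)$. Then one of the following holds.
\begin{enumerate}
\item[] \emph{In place:} $p=q\le\alpha$.
\item[] \emph{Copy:} $T'|_q=T|_p$, and for every node $\nu\ne\varepsilon$ of this term $F(q\nu)=\{p\nu\}$, and $f(q\nu)=p\nu$ if $q\nu$ is a redex.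
\end{enumerate}
\end{lemma}

\begin{proof}
In row (O) the case $q<\alpha$ is in place, and $q\parallel\alpha$ is a copy since all $q\nu$ are again in row (O). In rows (Z) and (C) the nodes $q\nu$ lie in the same row, so we have a copy. In row (S1), $F(q)\ne\emptyset$ forces $T'|_\kappa=P_i=T|_{\alpha i}$, and the nodes $\kappa\nu$ are in row (C). In row (S2), $p=\alpha$ is in place, and $p=\alpha i$ occurs only if $T'|_\alpha=P_i$, where again the nodes $\alpha\nu$ are in row (C).
\end{proof}

The ancestor relation respects the tree order in the way that residuals do not.

\begin{lemma}\label{lem:order}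
Let $\sigma$ be a reduction, $p\in F_\sigma(q)$ and $p'\in F_\sigma(q')$.
\begin{enumerate}
\item[(N1)] If $q<q'$, then $p<p'$.
\item[(N2)] If $q=q'$, then $p$ and $p'$ are comparable.
\item[(N3)] If $p=p'$ and $q\ne q'$, then $q\parallel q'$.
\end{enumerate}
\end{lemma}

\begin{proof}
(N1) It suffices to treat one step, at $\alpha$, since the statement composes. Apply Lemma~\ref{lem:dichotomy} to $p\in F(q)$. In the copy case $q'=q\nu$ and $p'=p\nu>p$. In the in-place case $p=q\le\alpha$. If $q'\not\ge\alpha$, then $p'=q'>p$. If $q'=\alpha$, then $p=q<\alpha\le p'$ by (T1). If $q'>\alpha$, then $p\le\alpha<p'$ by (T1).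

(N2) For one step, the only set $F(q)$ with two elements is $\{\alpha,\alpha i\}$. For $\sigma=\sigma_1\sigma_2$ choose $p_1,p_1'\in F_{\sigma_2}(q)$ with $p\in F_{\sigma_1}(p_1)$ and $p'\in F_{\sigma_1}(p_1')$. By induction $p_1,p_1'$ are comparable. If they are equal, use (N2) for $\sigma_1$; otherwise use (N1) for $\sigma_1$.

(N3) If $q\ne q'$ were comparable, (N1) would give $p\ne p'$.
\end{proof}

A switch is defined by residuals, and the tools of this section concern descendants. The two notions differ only when a redex gains arguments, and along a cycle counting arguments will exclude this.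

\begin{lemma}\label{lem:length}
Let $\sigma:T\twoheadrightarrow T'$ and $f_\sigma(q)=p$. Then $\ell(T|_p)\le\ell(T'|_q)$, and equality implies $p\in F_\sigma(q)$.
\end{lemma}

\begin{proof}
Consider one step. In rows (O), (Z), (C) the numbers agree and $p\in F(q)$. Otherwise $q$ is an $i$-site, $p=\alpha i$ and $T'|_q=P_i\bar W$, which gives the inequality. Equality means that $\bar W$ is empty. Then $\alpha i\in F(q)$, by row (S1) if $q\ne\alpha$, and by row (S2) if $q=\alpha$, because there an empty $\bar W$ means $t_c=x_i$ and $\bar Z$ empty. For a longer reduction the inequalities chain, and equality at the ends forces equality in every step.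
\end{proof}

\begin{lemma}[Restriction]\label{lem:restrict}
Let $\sigma:T\twoheadrightarrow T'$ and $v\in F_\sigma(v')$. There is a reduction $\sigma':T|_v\twoheadrightarrow T'|_{v'}$ such that for every redex $v'\mu$ of $T'$ with $\mu\ne\varepsilon$ we have $f_\sigma(v'\mu)=v\,f_{\sigma'}(\mu)$, both sides being defined or both undefined.
\end{lemma}

\begin{proof}
Let $\sigma:T^0\to\cdots\to T^N$ and choose nodes $v=v_0,\dots,v_N=v'$ with $v_{t+1}$ a descendant of $v_t$. For each $t$ apply Lemma~\ref{lem:dichotomy} to $v_t$ and $v_{t+1}$, and define $\sigma'_t:T^t|_{v_t}\twoheadrightarrow T^{t+1}|_{v_{t+1}}$ as follows. In the in-place case the step is at $v_t\alpha'$, and $\sigma'_t$ is the step at $\alpha'$. In the copy case $\sigma'_t$ is empty. For redexes $v_{t+1}\mu$ with $\mu\ne\varepsilon$ the one-step map of $T^t\to T^{t+1}$ sends $v_{t+1}\mu$ to $v_tf_{\sigma'_t}(\mu)$, by (T4) in the first case and by Lemma~\ref{lem:dichotomy} in the second. Moreover $f_{\sigma'_t}(\mu)\ne\varepsilon$ when it is defined: a root redex is either contracted, and has no residual, or has only the root as residual by (T2). So the formula can be applied again at the previous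 step, and it composes to the claim for $\sigma'=\sigma'_0\cdots\sigma'_{N-1}$.
\end{proof}

\section{Head steps first}\label{sec:factor}

We show that every labeled reduction can be rearranged, with the same labeled result, into head steps followed by internal steps. When a head step is moved in front of an internal step, it may duplicate the argument in which the internal step takes place, so one step becomes several disjoint ones. Parallel reduction is closed under this effect. All terms in this section are labeled. Define $\Rightarrow$ inductively, where $\bar P\Rightarrow\bar P'$ means $P_i\Rightarrow P_i'$ for all $i$: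
\begin{enumerate}
\item[(p1)] $(h\bar P)^r\Rightarrow(h\bar P')^r$ if $\bar P\Rightarrow\bar P'$;
\item[(p2)] $(c\bar P\bar Z)^r\Rightarrow t_c[\bar P']\cdot_r\bar Z'$ if $\bar P$ has length $n_c$, $\bar P\Rightarrow\bar P'$ and $\bar Z\Rightarrow\bar Z'$.
\end{enumerate}
Write $T\Rightarrow_iU$ if $T\Rightarrow U$ holds by (p1), and $\Rightarrow_i^*$, $\twoheadrightarrow_h$ for the reflexive-transitive closures of $\Rightarrow_i$, $\to_h$. By induction on terms, $\Rightarrow$ is reflexive, $T\to U$ implies $T\Rightarrow U$, and $T\Rightarrow U$ implies $T\twoheadrightarrow U$ (reduce the arguments first, then, in case (p2), contract the root). An internal step $T\to U$ satisfies $T\Rightarrow_iU$.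

\begin{lemma}\label{lem:par}
\begin{enumerate}
\item[(a)] If $A\Rightarrow A'$ and $\bar Z\Rightarrow\bar Z'$, then $A\cdot_r\bar Z\Rightarrow A'\cdot_r\bar Z'$. If $A\Rightarrow_iA'$, then $A\cdot_r\bar Z\Rightarrow_iA'\cdot_r\bar Z'$.
\item[(b)] If $\bar P\Rightarrow\bar P'$, then $t[\bar P]\Rightarrow t[\bar P']$.
\item[(c)] If $A\to_hA'$, then $A\cdot_r\bar Z\to_hA'\cdot_r\bar Z$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $s$ be the root label set of $A$, and let $q$ be $r$ or $r\cup s$ according as $\bar Z$ is nonempty or empty. (a) In case (p1), $A=(h\bar U)^s$, $A'=(h\bar U')^s$, and $A\cdot_r\bar Z=(h\bar U\bar Z)^q\Rightarrow_i(h\bar U'\bar Z')^q=A'\cdot_r\bar Z'$. In case (p2), $A=(c\bar U\bar W)^s$ and $A'=t_c[\bar U']\cdot_s\bar W'$, and by \eqref{eq:assoc}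
\[
A\cdot_r\bar Z=(c\bar U\bar W\bar Z)^q\Rightarrow t_c[\bar U']\cdot_q(\bar W'\bar Z')=A'\cdot_r\bar Z'.
\]
The same line without primes on the lists, and with $\to_h$ for $\Rightarrow$, proves (c). Part (b) follows from (a) by induction on $t$.
\end{proof}

\begin{lemma}\label{lem:factor}
\begin{enumerate}
\item[(a)] If $T\Rightarrow_iU\to_hV$, then $T\to_hT_1\Rightarrow V$ for some $T_1$.
\item[(b)] If $T\twoheadrightarrow T'$, then $T\twoheadrightarrow_hX\Rightarrow_i^*T'$ for some $X$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The terms $T$ and $U$ have the same head and the same number of arguments, so $T=(c\bar P\bar Z)^r$, $U=(c\bar P'\bar Z')^r$ and $V=t_c[\bar P']\cdot_r\bar Z'$. The left-hand side $c\,x_1\cdots x_n$ puts no condition on the arguments, so $T$ has a head redex; this is where the form of the left-hand sides is used. Put $T_1=t_c[\bar P]\cdot_r\bar Z$ and apply Lemma~\ref{lem:par}(a),(b).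

(b) \emph{Splitting: if $T\Rightarrow T'$, then $T\twoheadrightarrow_hX\Rightarrow_iT'$ for some $X$.} We use induction on $|T|$. In case (p1) take $X=T$. In case (p2) write $t_c=a\,\bar s$ with $a$ the head, so $T\to_ht_c[\bar P]\cdot_r\bar Z$ and $T'=t_c[\bar P']\cdot_r\bar Z'$. Put $\bar W=\bar s[\bar P]\bar Z$ and $\bar W'=\bar s[\bar P']\bar Z'$; then $\bar W\Rightarrow\bar W'$ by Lemma~\ref{lem:par}(b). If $a$ is a constant, then $t_c[\bar P]\cdot_r\bar Z=(a\bar W)^r\Rightarrow_i(a\bar W')^r=T'$. If $a=x_i$, then $t_c[\bar P]\cdot_r\bar Z=P_i\cdot_r\bar W$ and $T'=P_i'\cdot_r\bar W'$, by definition if $\bar s$ is empty and by \eqref{eq:assoc} otherwise. By induction $P_i\twoheadrightarrow_hP_i''\Rightarrow_iP_i'$, and Lemma~\ref{lem:par}(c),(a) gives $P_i\cdot_r\bar W\twoheadrightarrow_hP_i''\cdot_r\bar W\Rightarrow_iT'$.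

\emph{Swapping: if $T\Rightarrow_iU\twoheadrightarrow_hV$, then $T\twoheadrightarrow_hX\Rightarrow_iV$ for some $X$.} We use induction on the number of head steps; for none take $X=T$. If $U\to_hU_1\twoheadrightarrow_hV$, then (a) and splitting give $T\to_hT_1\twoheadrightarrow_hT_2\Rightarrow_iU_1$, and the induction hypothesis applies to $T_2\Rightarrow_iU_1\twoheadrightarrow_hV$.

Now induct on the number of steps of $T\twoheadrightarrow T'$. Given $T\twoheadrightarrow_hX\Rightarrow_i^*T'\to T''$, split the last step as $T'\twoheadrightarrow_hY\Rightarrow_iT''$. Swapping $T'\twoheadrightarrow_hY$ with the $\Rightarrow_i$-steps of $X\Rightarrow_i^*T'$ one at a time, from the last to the first, gives $X\twoheadrightarrow_hX'\Rightarrow_i^*Y$, hence $T\twoheadrightarrow_hX'\Rightarrow_i^*T''$.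
\end{proof}

\section{Erasable nodes}\label{sec:rank}

Suppose that some reduction leaves the node $v$ of $T$ without descendants. By Lemma~\ref{lem:factor}(b) this can be achieved by head steps followed by the same procedure inside the arguments. The following definition turns this into a finite measure that refers to no particular reduction; it can do so because head steps are unique.

\begin{definition}\label{def:erasable}
For pairs of a term and a node we define \emph{$k$-active} and \emph{$k$-erasable} by recursion on $k\ge0$. No pair is $0$-active. For $k\ge1$, the pair $(Y,o)$ is $k$-active if $o\ne\varepsilon$, there is a head step $Y\to_hY_1$, and $(Y_1,o_1)$ is $(k-1)$-erasable for every descendant $o_1$ of $o$ in $Y_1$. The pair $(T,v)$ is $k$-erasable if $v=yo$ with $(T|_y,o)$ $k$-active; such a $y$ is a \emph{$k$-witness} for $(T,v)$. A pair is \emph{erasable} if it is $k$-erasable for some $k$.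
\end{definition}

A witness $y$ is a redex of $T$ with $y<v$, so $(T,\varepsilon)$ is never erasable. Three facts are immediate. No pair is $0$-erasable, so $(Y,o)$ is $1$-active exactly when $o\ne\varepsilon$ and the head step leaves $o$ without descendants. By induction on $k$, a $k$-active pair is $(k+1)$-active, and a $k$-erasable pair is $(k+1)$-erasable. If $(T|_z,\gamma)$ is $k$-erasable with witness $y$, then $(T,z\gamma)$ is $k$-erasable with witness $zy$.

\begin{example}
The pair $(\mathbf Kab,2)$ is $1$-active, and $(x(\mathbf Kab),12)$ is $1$-erasable with witness $1$. The pair $(\mathbf Sxyz,2)$ is $1$-active: the symbol $y$ survives in $xz(yz)$, but it has received an argument. The pair $(\mathbf{KK}abc,4)$ is $2$-active, since its descendant is node $2$ of $\mathbf Kbc$, and not $1$-erasable. The pair $(\mathbf Kab,1)$ is not erasable, since its descendant is the root.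
\end{example}

\begin{lemma}\label{lem:append}
If $(A,o)$ is $k$-active, so is $(A\bar W,o)$. If $(A,o)$ is $k$-erasable, so is $(A\bar W,o)$.
\end{lemma}

\begin{proof}
Let $\bar W$ be nonempty. We use induction on $k$; for $k=0$ there is nothing to prove. Let $(A,o)$ be $k$-active, with $A\to_hA_1$. Put a label at $o$ only. By Lemma~\ref{lem:par}(c), $A\cdot_\emptyset\bar W\to_hA_1\cdot_\emptyset\bar W$, so the descendants of $o$ in $A_1\bar W$ are the non-root descendants $o_1$ of $o$ in $A_1$. Each $(A_1,o_1)$ is $(k-1)$-erasable, hence so is $(A_1\bar W,o_1)$, and $(A\bar W,o)$ is $k$-active. If $(A,o)$ is $k$-erasable with witness $y$, then $y$ is a witness for $(A\bar W,o)$, by what was just shown if $y=\varepsilon$ and because $(A\bar W)|_y=A|_y$ if $y\ne\varepsilon$.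
\end{proof}

The next lemma is the point of the definition: under an arbitrary step, a witness is either contracted, and then $k$ drops, or passed on as a residual.

\begin{lemma}\label{lem:witness}
Let $T\to T'$ be a step at $\alpha$, let $v'$ be a descendant of $v$, and let $y$ be a $k$-witness for $(T,v)$.
\begin{enumerate}
\item[(a)] If $\alpha=y$, then $(T',v')$ is $(k-1)$-erasable.
\item[(b)] If $\alpha\ne y$, there is a $k$-witness $y'$ for $(T',v')$ with $f(y')=y$; if $y=\varepsilon$, then $y'=\varepsilon$.
\end{enumerate}
Consequently, if $(T,v)$ is $k$-erasable and $v'$ is a descendant of $v$ under a reduction $T\twoheadrightarrow T'$, then $(T',v')$ is $k$-erasable.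
\end{lemma}

\begin{proof}
We use induction on $k$; for $k=0$ there are no witnesses. For given $k$ the last statement follows from (a) and (b) step by step. Let $k\ge1$, $Y=T|_y$ and $v=yo$, so $(Y,o)$ is $k$-active, with head step $Y\to_hY_1$.

\emph{Case $\alpha=y$.} The step replaces $Y$ by $Y_1$; here we use that $Y$ has only one head step. By (T4), $v'=yo_1$ with $o_1$ a descendant of $o$ in $Y_1$. So $(Y_1,o_1)$ is $(k-1)$-erasable, and then so is $(T',v')$.

\emph{Case $\alpha>y$.} The step induces an internal step $Y\to Y'=T'|_y$, and $v'=yo'$ with $o'$ a descendant of $o$, by (T4). We have $f(y)=y$ by row (O), and we show that $(Y',o')$ is $k$-active, so that $y'=y$ works. By (T2), $o'\ne\varepsilon$. The term $Y'$ has a head step $Y'\to_hY_1'$. Label each node of $Y$ by itself. Lemma~\ref{lem:factor}(a) gives a labeled reduction $Y\to_hY_1\twoheadrightarrow Y_1'$ with the same labeled result as $Y\to Y'\to_hY_1'$, so by \eqref{eq:lift} the two reductions have the same ancestor map. Let $o_1'$ be a descendant of $o'$ in $Y_1'$. It has the ancestor $o$ under the second reduction, hence under the first, so it is a descendant under $Y_1\twoheadrightarrow Y_1'$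 of a descendant $o_1$ of $o$ in $Y_1$. The pair $(Y_1,o_1)$ is $(k-1)$-erasable, and by the last statement for $k-1$ so is $(Y_1',o_1')$.

\emph{Case $\alpha\parallel y$.} Then $v\parallel\alpha$, so $v'=v$ by (T3); also $T'|_y=Y$ and $f(y)=y$. Take $y'=y$.

\emph{Case $\alpha<y$.} Write $y=\alpha i\delta$ and $T|_\alpha=c\bar P\bar Z$, $n=n_c$. If $i=n+j$, put $y'=\alpha(\ell_0+j)\delta$. Then $T'|_{y'}=Y$, $v'=y'o$ by (T3), and $f(y')=y$ by row (Z). If $i\le n$, then $v=\alpha i\delta o$ with $\delta o\ne\varepsilon$, so $v'=\kappa\delta o$ for an $i$-site $\kappa$, by (T3). Put $y'=\kappa\delta$. If $\delta\ne\varepsilon$, then $T'|_{y'}=Y$, and $f(y')=y$ by row (C). If $\delta=\varepsilon$, then $T'|_{y'}=Y\bar W$, the pair $(Y\bar W,o)$ is $k$-active by Lemma~\ref{lem:append}, and $f(y')=\alpha i=y$ because $P_i=Y$ has a head redex.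

If $y=\varepsilon\ne\alpha$, we are in the case $\alpha>y$, where $y'=y$.
\end{proof}

\begin{lemma}\label{lem:erase}
If the node $v$ of $T$ has no descendant under some reduction $T\twoheadrightarrow N$, then $(T,v)$ is erasable.
\end{lemma}

\begin{proof}
Consider labelings with the single label $*$, and call a node \emph{starred} if it carries $*$. We prove: if $T\twoheadrightarrow N$ as labeled terms and $N$ has no starred node, then $(T,p)$ is erasable for every starred node $p$ of $T$. By \eqref{eq:lift} the lemma is the case in which only $v$ is starred. We use induction on $|N|$. Lemma~\ref{lem:factor}(b) gives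
\[
T=X_0\to_h\cdots\to_hX_l\Rightarrow_i^*N,
\]
with $X_l=(hP_1\cdots P_m)^r$, $N=(hN_1\cdots N_m)^r$ and $P_i\twoheadrightarrow N_i$ as labeled terms. Root labels are never lost, by (T2), so no $X_j$ has a starred root. If $i\gamma$ is starred in $X_l$, then $(P_i,\gamma)$ is erasable by the induction hypothesis for $P_i\twoheadrightarrow N_i$, and so $(X_l,i\gamma)$ is erasable.

Let $j<l$ and suppose that $(X_{j+1},q)$ is erasable for all starred $q$. There are finitely many such $q$, so all these pairs are $k$-erasable for one $k$. If $p$ is starred in $X_j$, then $p\ne\varepsilon$ and all descendants of $p$ in $X_{j+1}$ are starred, by \eqref{eq:lift}. Hence $(X_j,p)$ is $(k+1)$-active. Descending to $j=0$ proves the claim.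
\end{proof}

We can now show that a topmost non-root node fixed by a cycle with a head step cannot be erased by any reduction.

\begin{proposition}\label{prop:survive}
Let $\eta$ be a cycle on $T$ that contains a head step and satisfies $F_\eta\circ F_\eta=F_\eta$. Let $v\ne\varepsilon$ be a node with $v\in F_\eta(v)$ such that no $y$ with $\varepsilon<y<v$ satisfies $y\in F_\eta(y)$. Then $v$ has a descendant under every reduction that starts from $T$.
\end{proposition}

\begin{proof}
Otherwise $(T,v)$ is erasable by Lemma~\ref{lem:erase}; let $k\ge1$ be least such that it is $k$-erasable. Write $\eta:T=T^0\to\cdots\to T^N=T$, and choose nodes $v=v_0,\dots,v_N=v$ with $v_{t+1}$ a descendant of $v_t$. No pair $(T^t,v_t)$ is $(k-1)$-erasable, since by Lemma~\ref{lem:witness} the pair $(T^N,v_N)=(T,v)$ would then be $(k-1)$-erasable. Let $W_t$ be the finite set of $k$-witnesses for $(T^t,v_t)$; then $W_0=W_N=:W$ is nonempty. By Lemma~\ref{lem:witness}(a) the step $T^t\to T^{t+1}$ contracts no node of $W_t$. By Lemma~\ref{lem:witness}(b) each $y\in W_t$ has a residual $y'\in W_{t+1}$, and $\varepsilon\in W_t$ implies $\varepsilon\in W_{t+1}$.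

If $\varepsilon\in W$, then $\varepsilon\in W_t$ for all $t$, so $\eta$ contains no head step, contrary to the hypothesis. Hence $\varepsilon\notin W$. Following residuals from $t=0$ to $t=N$ gives a map $g:W\to W$ with $f_\eta(g(y))=y$. This equation makes $g$ injective, so $g$ is a permutation of $W$, and $g^l$ is the identity for some $l\ge1$. For $y\in W$ we get $f_{\eta^l}(y)=f_\eta^{\,l}(g^l(y))=y$. Lemma~\ref{lem:length} applies with equality and gives $y\in F_{\eta^l}(y)=F_\eta(y)$, by idempotence. As $\varepsilon<y<v$, this contradicts the hypothesis on $v$.
\end{proof}

\begin{remark}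
In Example~\ref{ex:two} the cycle $\eta=\sigma$ has $F(\varepsilon)=\{\varepsilon\}$ and $F(1)=F(2)=\{1\}$, so it satisfies the hypotheses of Proposition~\ref{prop:survive} with $v=1$, and yet $\tau$ erases node $1$. With two rules for $c$ one head step may erase a node that the other preserves, and Lemma~\ref{lem:witness}(a) fails. The hypothesis that $\eta$ contain a head step is also needed: the empty cycle on $\mathbf Kab$ fixes $v=2$.
\end{remark}

\section{There is no switch}\label{sec:noswitch}

For a set-valued map $g$ on the nodes of $T$ call $v$ \emph{fixed by $g$} if $v\in g(v)$. The last ingredient transfers fixed nodes from one cycle to another. It uses only the order properties of Lemma~\ref{lem:order}.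

\begin{lemma}\label{lem:transfer}
Let $\eta,\theta$ be cycles on $T$, and let $e=F_\eta$, $d=F_\theta$ satisfy $d\circ d=d$ and $e\circ d=e$. If $v$ is fixed by $e$ and has a descendant under $\theta$, then $v$ is fixed by $d$.
\end{lemma}

\begin{proof}
We first note two properties of the idempotent $d$.

(P1) \emph{If $a,b$ are fixed by $d$ and $b\in d(a)$, then $a=b$.} The nodes $a,b\in d(a)$ are comparable by (N2). Since $b\in d(a)\cap d(b)$, (N3) would give $a\parallel b$ if $a\ne b$.

(P2) \emph{If $p\in d(w)$, there is a node $a$ fixed by $d$ with $a\in d(w)$ and $p\in d(a)$.} We have $d=d^j$ for all $j\ge1$. Take $n=|T|$. From $p\in d^n(w)$ we get a chain $w=w_0,\dots,w_n=p$ with $w_{j+1}\in d(w_j)$. Two members coincide, $w_i=w_j=:a$ with $i<j$, so $a\in d^{j-i}(a)=d(a)$. Further $a\in d^i(w)=d(w)$ if $i>0$, and $a=w\in d(w)$ if $i=0$. Finally $p\in d^{n-j}(a)=d(a)$ if $j<n$, and $p=a\in d(a)$ if $j=n$.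

Since $v\in e(v)=(e\circ d)(v)$, there is $p\in d(v)$ with $v\in e(p)$. By (P2) there is $a$ fixed by $d$ with $a\in d(v)$ and $p\in d(a)$. Then $v\in(e\circ d)(a)=e(a)$. So $v\in e(v)\cap e(a)$, and by (N3) either $v=a$ or $v\parallel a$. To exclude the second possibility we use the descendant: $v\in d(w)$ for some $w$, so by (P2) there is $b$ fixed by $d$ with $v\in d(b)$. Then $a\in d(v)\subseteq(d\circ d)(b)=d(b)$, and $a=b$ by (P1). Thus $v,a\in d(a)$, and these nodes are comparable by (N2). Hence $v=a$ is fixed by $d$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:C}]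
Suppose that switches exist, and let $\sigma,\tau,u,u'$ be a switch on a term $T$ of least size.

\emph{Step 1: $\sigma$ or $\tau$ contains a head step.} Suppose that all steps are internal. By (T2) a root redex has only the root as residual, so $u=\varepsilon$ contradicts $f_\sigma(u')=u$, and $u'=\varepsilon$ contradicts $f_\tau(u)=u'$. Let $u=i\gamma$. The steps of $\sigma$ inside the $i$-th argument form a cycle $\sigma_i$ on $T_i$, and $f_\sigma(i\mu)=if_{\sigma_i}(\mu)$ for all redexes $\mu$ of $T_i$, by (T4) for the steps inside the $i$-th argument and by row (O) for the others. The same holds for $\tau$. From $f_\tau(u)=u'$ we get $u'=i\gamma'$, and $\sigma_i,\tau_i,\gamma,\gamma'$ is a switch on the smaller term $T_i$, a contradiction.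

\emph{Step 2: idempotent cycles.} To apply Proposition~\ref{prop:survive} and Lemma~\ref{lem:transfer} we replace $\sigma,\tau$ by cycles with better ancestor maps. Let $\mathcal F$ be the finite semigroup of set-valued maps on the nodes of $T$ generated by $F_\sigma$ and $F_\tau$, and let $L$ be a minimal left ideal. Choose a nonempty word $\rho$ in $\sigma,\tau$ with $F_\rho\in L$, and put
\[
\eta=(\sigma\tau\rho)^m,\qquad\theta=(\tau\rho)^m,\qquad e=F_\eta,\qquad d=F_\theta ,
\]
with $m\ge1$ such that $e$ and $d$ are both idempotent (Lemma~\ref{lem:semigroup}(a)). Both lie in $L$, so $e\circ d=e$ by Lemma~\ref{lem:semigroup}(b). The cycle $\eta$ contains $\sigma$ and $\tau$, hence a head step. The maps $f_\sigma,f_\tau$ send $\{u,u'\}$ into itself, and in $f_\eta$ and $f_\theta$ the map of the first letter is applied last, so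
\begin{equation}\label{eq:switch}
f_\eta(u)=f_\eta(u')=u,\qquad f_\theta(u)=f_\theta(u')=u' .
\end{equation}
By Lemma~\ref{lem:length}, $f_\eta(u')=u$ and $f_\theta(u)=u'$ give $\ell(T|_u)\le\ell(T|_{u'})\le\ell(T|_u)$. So equality holds, and the same lemma gives $u\in e(u)\cap e(u')$ and $u'\in d(u)\cap d(u')$. By (N3), $u\parallel u'$; in particular $u\ne\varepsilon$.

\emph{Step 3: a common fixed node.} Let $v$ be the shortest node with $\varepsilon<v\le u$ that is fixed by $e$; it exists because $u$ qualifies. By Proposition~\ref{prop:survive}, $v$ has a descendant under $\theta$, and by Lemma~\ref{lem:transfer} it is fixed by $d$.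

\emph{Step 4: restriction to $T|_v$.} If $v=u$, then $u,u'\in d(u)$ are comparable by (N2), contradicting $u\parallel u'$. So $v<u$. From $v\in d(v)$, $u'\in d(u)$ and (N1) we get $v<u'$. Write $u=v\mu$ and $u'=v\mu'$ with $\mu,\mu'\ne\varepsilon$ and $\mu\ne\mu'$. Lemma~\ref{lem:restrict}, applied to $v\in F_\eta(v)$ and to $v\in F_\theta(v)$, gives cycles $\eta',\theta'$ on $T|_v$, and by \eqref{eq:switch}
\[
f_{\eta'}(\mu)=f_{\eta'}(\mu')=\mu,\qquad f_{\theta'}(\mu)=f_{\theta'}(\mu')=\mu' .
\]
This is a switch on $T|_v$, which is smaller than $T$ because $v\ne\varepsilon$. This contradiction proves the proposition.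
\end{proof}

By Section~\ref{sec:switch}, Proposition~\ref{prop:C} gives the implication (c)$\Rightarrow$(d). This completes the proof of Theorem~\ref{thm:B}, and with it of Theorem~\ref{thm:A}.
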